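\title{Groups with finite Church--Rosser presentations but no monadic one}

\begin{abstract}
We show that the group $(S_3*_{\mathbb Z/2}S_3)*F_2$ has a finite Church--Rosser presentation, with five letters and ten rules, but no finite monadic Church--Rosser presentation. More generally, a group has a finite monadic Church--Rosser presentation if and only if it is a free product of finitely many finite groups and a free group of finite rank. A finitely generated group $G$ embeds in a group with a finite Church--Rosser presentation if and only if $G*F_k$ has such a presentation for some $k\ge 0$, and if and only if $G$ is virtually free and every nontrivial element of finite order has finite centralizer.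
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\Sigma$ be a finite alphabet, $\Sigma^*$ the free monoid on $\Sigma$ and $\varepsilon$ the empty word. A finite \emph{string-rewriting system} (or Thue system) is a finite set $T\subseteq\Sigma^*\times\Sigma^*$, whose elements $(\ell,r)$ are called \emph{rules} and written $\ell\to r$. One reduction step is $x\ell y\to xry$ with $(\ell,r)\in T$ and $x,y\in\Sigma^*$. We write $\xrightarrow{*}$ for the reflexive and transitive closure of $\to$, and $\leftrightarrow^*$ for the congruence that it generates. The pair $(\Sigma;T)$ presents the monoid $\Sigma^*/{\leftrightarrow^*}$, and it is a presentation of a group $G$ if this monoid is a group isomorphic to $G$.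

In the standard sense of Book, $(\Sigma;T)$ is a \emph{Church--Rosser presentation} if $T$ is
\begin{itemize}
\item \emph{length-reducing}: $|\ell|>|r|$ for every rule $\ell\to r$, and
\item \emph{confluent}: whenever $w\xrightarrow{*}x$ and $w\xrightarrow{*}y$, there is a word $z$ with $x\xrightarrow{*}z$ and $y\xrightarrow{*}z$.
\end{itemize}
It is \emph{monadic} if in addition $|r|\le1$ for every rule. In a Church--Rosser presentation every element has a unique shortest word, and one reaches it from any other word for the element by applying rules in any order. In a monadic one, each step replaces a factor by a single letter or deletes it.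

The basic examples are monadic. A finite group is presented by its multiplication table, with one letter for each nontrivial element; a free group is presented by the cancellation rules $yy^{-1}\to\varepsilon$, $y^{-1}y\to\varepsilon$; and the union of such systems presents the free product. Call a group \emph{plain} if it is a free product of finitely many finite groups and a free group of finite rank. All plain groups have finite monadic Church--Rosser presentations (Proposition~\ref{prop:plain}). Systems that are not monadic are easy to write down, for instance a system with two letters and six rules for $S_3$ (Section~\ref{sec:example}), but $S_3$ is plain. The first groups that one tries beyond the plain ones, such as $\mathbb Z^2$, $\mathbb Z\times\mathbb Z/2$ or $\mathbb Z/4*_{\mathbb Z/2}\mathbb Z/6$, have no finite Church--Rosser presentation at all (Example~\ref{ex:excluded}). On this evidence one would guess that longer right-hand sides present no further groups, and it has been remarked in print that ``until now no example of a group $G$ is known such that $G$ has a finite Church--Rosser presentation, but $G$ does not have a finite monadic Church--Rosser presentation.'' So we ask: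

\begin{quote}
Is there a group that has a finite Church--Rosser presentation but no finite monadic Church--Rosser presentation?
\end{quote}

The answer is yes. Let $F_k$ be the free group of rank $k$, and let $S_3*_{\mathbb Z/2}S_3$ be the free product of two copies of $S_3$ amalgamated along subgroups of order $2$.

\begin{theorem}\label{thm:example}
The group $N=(S_3*_{\mathbb Z/2}S_3)*F_2$ has a finite Church--Rosser presentation, with five letters and ten rules, but no finite monadic Church--Rosser presentation.
\end{theorem}

The proof occupies Sections~\ref{sec:example} and~\ref{sec:gates} and uses only the elementary facts of Section~\ref{sec:prelim}. Each half rests on one idea. For the presentation, a generator of order $3$ is given weight $3$ by spelling it as a word $xyz$ in three new letters; this makes a rule length-reducing that otherwise is not, at the price of the free factor $F_2$. For the obstruction, a monadic system produces subsets of the Cayley digraph that can be entered through one vertex only, and such a subset sorts the involutions into two kinds that a finite subgroup cannot mix. The rest of the paper pushes both ideas as far as they go.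

\begin{theorem}\label{thm:plain}
A group has a finite monadic Church--Rosser presentation if and only if it is plain.
\end{theorem}

\begin{theorem}\label{thm:embed}
For a finitely generated group $G$ the following are equivalent:
\begin{enumerate}
\item[(i)] $G*F_k$ has a finite Church--Rosser presentation for some $k\ge0$;
\item[(ii)] $G$ embeds in a group with a finite Church--Rosser presentation;
\item[(iii)] $G$ is virtually free, and every nontrivial element of finite order in $G$ has finite centralizer.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:many}
Let $G$ be a finitely generated group that satisfies \textup{(iii)} and is not plain, and let $k$ be as in \textup{(i)}. Then $G*F_k$ has a finite Church--Rosser presentation but no finite monadic one.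
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:plain} we must show that $G*F_k$ is not plain. If it were, the Kurosh subgroup theorem would write its subgroup $G$ as a free product of finite groups and infinite cyclic groups. The finitely many generators of $G$ involve only finitely many factors, so there are only finitely many nontrivial factors and $G$ is plain.
\end{proof}

We do not decide whether the free factor $F_k$ in (i) is needed. Section~\ref{sec:necessary} proves that groups with finite Church--Rosser presentations satisfy (iii), Section~\ref{sec:monadic} proves Theorem~\ref{thm:plain}, and Sections~\ref{sec:digraph}--\ref{sec:local} construct the presentation in (i) from an action of $G$ on a tree.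

\section{Normal forms}\label{sec:prelim}

A word is \emph{irreducible} if it contains no left side of a rule; factors of irreducible words are irreducible. We use two textbook facts about a length-reducing system $T$.

\begin{enumerate}
\item[(F1)] If $T$ is confluent, each congruence class contains exactly one irreducible word, and every word of the class reduces to it. Since steps shorten words, it is the unique shortest word of the class.
\item[(F2)] Call $w$ a \emph{critical word} if it carries two different applications of rules whose left sides share at least one position and together cover $w$. Thus either a proper suffix of one left side is a proper prefix of the other (an \emph{overlap}), or one left side is a factor of the other (an \emph{inclusion}). Then $T$ is confluent if and only if, for every critical word, the two reducts have a common descendant.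
\end{enumerate}

If the monoid presented by $(\Sigma;T)$ is a group, it is the group with the group presentation $\langle\Sigma\mid \ell=r\ ((\ell,r)\in T)\rangle$, because both have the same homomorphisms to groups.

Let $(\Sigma;T)$ be a Church--Rosser presentation of a group $N$. We write $\mathrm{nf}(g)$ for the irreducible word that represents $g\in N$ and put $|g|=|\mathrm{nf}(g)|$, so $|gh|\le|g|+|h|$. Inside $\mathrm{nf}(\cdot)$ a word stands for the element that it represents. The \emph{Cayley digraph} $\Gamma$ has vertex set $N$ and edges $g\to g\sigma$ for $\sigma\in\Sigma$. It is strongly connected: a word for $g^{-1}h$ spells a directed path from $g$ to $h$. The group $N$ acts on $\Gamma$ by left multiplication, freely on vertices.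

\begin{proposition}\label{prop:plain}
Every plain group has a finite monadic Church--Rosser presentation.
\end{proposition}

\begin{proof}
Let the group be $G_1*\dots*G_r*F(y_1,\dots,y_s)$ with all $G_i$ finite. Take one letter $[g]$ for each $g\in G_i\setminus\{1\}$ and each $i$, and letters $y_j,y_j^{-1}$; let $[1]=\varepsilon$. The rules are $[g][h]\to[gh]$ for $g,h\in G_i\setminus\{1\}$, and $y_jy_j^{-1}\to\varepsilon$, $y_j^{-1}y_j\to\varepsilon$. They are length-reducing and monadic. The left sides are distinct words of length $2$, so the critical words are $[g][h][k]$ with $g,h,k$ in one $G_i$, and $y_j^{\pm1}y_j^{\mp1}y_j^{\pm1}$. The reduct $[gh][k]$ equals $[ghk]$ if $gh=1$ and reduces to it otherwise, and the same holds for $[g][hk]$. Both reducts of $y_j^{\pm1}y_j^{\mp1}y_j^{\pm1}$ are $y_j^{\pm1}$. By (F2) the system is confluent. Every letter is invertible, and the rules, read as group relations, present the free product.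
\end{proof}

The next lemma holds for every finite Church--Rosser presentation. It says that multiplying by a fixed element changes a normal form only near one end. The point is that lengths bound the number of reduction steps.

\begin{lemma}\label{lem:stable}
Let $(\Sigma;T)$ be a finite Church--Rosser presentation of a group $N$. For each $g\in N$ there is a number $R(g)$ such that for every irreducible word $u=u'u''$:
\begin{enumerate}
\item[(a)] if $|u''|\ge R(g)$, then $\mathrm{nf}(ug)=u'\,\mathrm{nf}(u''g)$;
\item[(b)] if $|u'|\ge R(g)$, then $\mathrm{nf}(gu)=\mathrm{nf}(gu')\,u''$.
\end{enumerate}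
\end{lemma}

\begin{proof}
Let $\lambda$ bound the lengths of all left sides, let $m=|g|+|g^{-1}|$ and $R(g)=m\lambda$. For (a), reduce $u\cdot\mathrm{nf}(g)$ to $\mathrm{nf}(ug)$. The first word has length $|u|+|g|$. The last has length at least $|u|-|g^{-1}|$, because $u=(ug)g^{-1}$ in $N$. So there are at most $m$ steps. We claim that after $i$ steps the word has the form $u_iv_i$ with $u_i$ a prefix of $u$ and $|u|-|u_i|\le i\lambda$, and that step $i$ leaves $u_i$ untouched. Indeed, the left side rewritten in step $i+1$ is not contained in the irreducible word $u_i$, so it meets at most the last $\lambda$ letters of $u_i$; let $u_{i+1}$ be what remains of $u_i$ in front of it. If $|u''|\ge m\lambda$, then $u'$ is a prefix of every $u_i$, so the whole reduction takes place in $u''\mathrm{nf}(g)$ and ends in $u'z$ with $z$ an irreducible descendant of $u''\mathrm{nf}(g)$. Thus $z=\mathrm{nf}(u''g)$. Part (b) is (a) for the system with all words reversed, with the same $R(g)$.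
\end{proof}

\section{A Church--Rosser presentation of $(S_3*_{\mathbb Z/2}S_3)*F_2$}\label{sec:example}

If $A$ and $B$ are finite abelian groups and $C\neq1$ is a proper subgroup of both, then $C$ is central in the infinite group $A*_CB$, and Proposition~\ref{prop:necessary} will rule out any finite Church--Rosser presentation. The smallest nonabelian factor is $S_3$, in which a subgroup of order $2$ is its own centralizer. So let $A=\langle a,c\rangle$ and $B=\langle b,c\rangle$ be copies of $S_3$, with $a,b$ of order $3$ and $C=\langle c\rangle$ of order $2$.

The group $B$ has the following system over $\{b,c\}$: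
\[
\begin{array}{lll}
(1)\ \ cc\to\varepsilon, & (2)\ \ bbb\to\varepsilon, & (3)\ \ cbc\to bb,\\[2pt]
(4)\ \ bcb\to c, & (5)\ \ bbc\to cb, & (6)\ \ cbb\to bc.
\end{array}
\]
The obvious attempt for $A*_CB$ adds the same rules with $a$ in place of $b$. It fails at the shared letter $c$: the word $cbcac$ reduces to $bbac$ and to $cbaa$, two irreducible words of the same length, which no length-reducing rule can join. The remedy is to choose rules for $A$ whose left sides, apart from $cc$, begin and end with $a$, so that they cannot overlap the rules for $B$. The rules $aa\to cac$ and $aca\to c$ do this; with $cc\to\varepsilon$ they leave the six irreducible words $\varepsilon,a,c,ac,ca,cac$. But $aa\to cac$ shortens words only if $a$ counts as at least three letters. We therefore spell $a$ as $xyz$ and add two rules that make $x,y,z$ invertible: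
\[
\begin{array}{ll}
(7)\ \ xyzxyz\to cxyzc, & (8)\ \ xyzcxyz\to c,\\[2pt]
(9)\ \ yzcxyzcx\to\varepsilon, & (10)\ \ zcxyzcxy\to\varepsilon.
\end{array}
\]

\begin{proposition}\label{prop:presentation}
Let $\Sigma=\{b,c,x,y,z\}$ and let $T$ consist of the rules \textup{(1)--(10)}. Then $(\Sigma;T)$ is a Church--Rosser presentation of $(A*_CB)*F_2$.
\end{proposition}

\begin{proof}
All rules are length-reducing. We go through the critical words of (F2), writing $a$ for the word $xyz$. The left sides of (7)--(10) are $aa$, $aca$, $(yzcx)^2$, $(zcxy)^2$.

\emph{Rules \textup{(1)--(6)}.} The words of length $3$ over $\{b,c\}$ are $bbb$, $bbc$, $bcb$, $cbb$, $cbc$, which are left sides, and $bcc$, $ccb$, $ccc$, which contain $cc$. So every irreducible word over $\{b,c\}$ is one of $\varepsilon,b,c,bb,bc,cb$. The rules hold in $S_3=\langle b,c\mid b^3,\,c^2,\,cbc=b^{-1}\rangle$, where $bc=cb^{-1}$ and $cb=b^{-1}c$, and the six words represent the distinct elements $1,b,c,b^2,bc,b^2c$. Hence all irreducible descendants of a word over $\{b,c\}$ coincide. So (1)--(6) are confluent on $\{b,c\}^*$ and present $S_3$.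

\emph{Rules \textup{(1)--(6)} against \textup{(7)--(10)}.} The left sides of (7)--(10) begin and end with letters of $\{x,y,z\}$, and their only nonempty factor over $\{b,c\}$ is $c$. The left sides of (1)--(6) lie in $\{b,c\}^*$ and differ from $c$. There is no overlap and no inclusion.

\emph{Rules \textup{(8)--(10)}.} Their left sides are factors of the periodic word $P=\cdots xyzc\,xyzc\cdots$. The four letters of a period are distinct, so two factors of $P$ that share a position agree in phase, and a critical word $w$ is again a factor of $P$. It has length at least $8$, since it contains a left side of length $8$ or two different occurrences of $aca$. As $8$ is a multiple of the period, deleting any factor of length $8$ from $w$ gives the same word $w^-$, the prefix of $w$ of length $|w|-8$. Rules (9) and (10) send $w$ to $w^-$. An occurrence of $aca$ in $w$ has a neighboring letter in $w$, which is $c$; rule (8) followed by rule (1) deletes the factor $c\cdot aca$ or $aca\cdot c$ of length $8$ and again gives $w^-$. So both reducts have the descendant $w^-$.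

\emph{Rule \textup{(7)} against itself.} The only proper suffix of $aa$ that begins with $x$ is $a$. The critical word is $aaa$, with reducts $c\cdot aca\to cc\to\varepsilon$ and $aca\cdot c\to cc\to\varepsilon$.

\emph{Rule \textup{(7)} against \textup{(8)--(10)}.} The word $zx$ is not a factor of $P$, so $aa$ is not a factor of the other left sides, and these are too long to be factors of $aa$. In an overlap the common part is a factor of $P$, hence avoids $zx$.

If $aa$ comes first, the common part is one of the suffixes $xyz$, $yz$, $z$, and its first letter selects rule (8), (9), (10) respectively. The critical words are $aaca\,s$ with $s=\varepsilon,\ cx,\ cxy$. Rule (7) gives $cacca\,s\to caa\,s\to ccac\,s\to ac\,s$, which equals $ac$ for $s=\varepsilon$ and reduces by (1) to $ax$ and $axy$ in the other two cases. The other reducts are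
\[
a\cdot aca\to ac,\qquad ax\cdot(yzcx)^2\to ax,\qquad axy\cdot(zcxy)^2\to axy .
\]

If $aa$ comes second, the common part is one of the prefixes $xyz$, $x$, $xy$, and its last letter selects rule (8), (9), (10) respectively. The critical words are $s\,acaa$ with $s=\varepsilon,\ yzc,\ zc$. Rule (7) gives $s\,accac\to s\,aac\to s\,cacc\to s\,ca$, which equals $ca$ for $s=\varepsilon$ and reduces by (1) to $yza$ and $za$ in the other two cases. The other reducts are
\[
aca\cdot a\to ca,\qquad (yzcx)^2\cdot yza\to yza,\qquad (zcxy)^2\cdot za\to za .
\]
By (F2), $T$ is confluent.

\emph{The monoid is a group.} The letters $b$ and $c$ are invertible by (2) and (1). The four words $(xyzc)^2=aca\cdot c$, $(yzcx)^2$, $(zcxy)^2$, $(cxyz)^2=c\cdot aca$ all reduce to $\varepsilon$. The first three begin with $x,y,z$, so these letters have right inverses; the last three end with $x,y,z$, so they have left inverses.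

\emph{The group.} In the group presentation add a generator $a$ with $a=xyz$ and eliminate $z=y^{-1}x^{-1}a$. Relations (9) and (10) become $x^{-1}(acac)x=1$ and $(xy)^{-1}(acac)(xy)=1$, and $acac=cc=1$ follows from (8) and (1). After deleting (9) and (10), the generators $x,y$ occur in no relation, so the group is
\[
\langle a,b,c\mid (1)\text{--}(6),\ aa=cac,\ aca=c\rangle*F(x,y).
\]
In $\langle a,c\mid c^2,\ aa=cac,\ aca=c\rangle$ the relation $acac=1$ gives $cac=a^{-1}$, and then $aa=cac$ gives $a^3=1$. Conversely, $a^3=c^2=1$ and $cac=a^{-1}$ imply $aa=a^{-1}=cac$ and $aca=a(cac)c=c$. So this group is $S_3$, and the first free factor is $A*_CB$.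
\end{proof}

\section{Gated sets and involutions}\label{sec:gates}

We need a consequence of a monadic presentation that can be contradicted by group theory alone. The normal forms of a Church--Rosser presentation are closed under prefixes, so they form a tree inside the Cayley digraph. In the monadic case the remaining edges respect this tree in one direction: the branch above a vertex can be entered only at that vertex.

\begin{definition}
Let $\Gamma$ be the Cayley digraph of a Church--Rosser presentation of $N$. An edge \emph{enters} a set $S\subseteq N$ if its tail is outside $S$ and its head is in $S$. A set $S$ with $\emptyset\ne S\ne N$ is \emph{gated at} $p\in S$ if every edge entering $S$ has head $p$. An element $g\in N\setminus\{1\}$ is \emph{small} for $S$ if $S\cap gS=\emptyset$, and \emph{large} for $S$ if $S\cup gS=N$.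
\end{definition}

By strong connectivity some edge enters each nonempty proper subset of $N$. Hence a gated set determines its gate. If $S$ is gated at $p$, then $gS$ is gated at $gp$.

\begin{example}\label{ex:dihedral}
The rules $ss\to\varepsilon$, $tt\to\varepsilon$ present $\mathbb Z/2*\mathbb Z/2$. The Cayley digraph is the line $\dots,ts,t,1,s,st,\dots$ with edges in both directions; number its vertices by $\mathbb Z$ with $1$ at $0$ and $s$ at $1$. The elements whose normal form begins with $s$ form the ray $S=\{n\ge1\}$, gated at $s$. For $c\in\{s,t\}$ the involution $hch^{-1}$ exchanges the neighbors $h$ and $hc$, so it is the reflection $n\mapsto 2\mu-n$ in the midpoint $\mu$ of that edge. It maps $S$ to $\{n\le2\mu-1\}$, so it is small if and only if $\mu\le\frac12$ and large if and only if $\mu\ge\frac12$. Small involutions act outside $S$, large ones act inside, and the product of a small one with a different large one is a translation, of infinite order.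
\end{example}

All three features of this example persist. The monadic hypothesis enters through the next two lemmas and nowhere else.

\begin{lemma}\label{lem:blocks}
Let $(\Sigma;T)$ be a monadic Church--Rosser presentation, let $v_1\cdots v_m$ be irreducible with $v_i\in\Sigma$ and $m\ge1$, and let $w\leftrightarrow^*v_1\cdots v_m$. Then $w=w_1\cdots w_m$ with nonempty words $w_i\xrightarrow{*}v_i$.
\end{lemma}

\begin{proof}
By (F1), $w\xrightarrow{*}v_1\cdots v_m$; we induct on the number of steps. With no step take $w_i=v_i$. Otherwise let $w\to w'$ by the rule $\ell\to r$, and $w'=w'_1\cdots w'_m$ with $w_i'\xrightarrow{*}v_i$. If $r$ is a letter, it lies in one block $w'_i$, and we replace it there by $\ell$. If $r=\varepsilon$, the place where $\ell$ was deleted lies inside or at an end of some block $w'_i$, and we insert $\ell$ there. In both cases the new block reduces to $w_i'$. The blocks are nonempty because $\varepsilon$ reduces only to itself.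
\end{proof}

For $p\in N$ let $S_p$ be the set of $q\in N$ such that $\mathrm{nf}(p)$ is a prefix of $\mathrm{nf}(q)$.

\begin{lemma}\label{lem:gate}
If the presentation of $N$ is monadic and $p\ne1$, then $S_p$ is gated at $p$.
\end{lemma}

\begin{proof}
We have $p\in S_p$ and $1\notin S_p$. Let $q\notin S_p$ and $q\sigma\in S_p$, and write $\mathrm{nf}(q\sigma)=v_1\cdots v_m$, so that $\mathrm{nf}(p)=v_1\cdots v_i$ with $i=|p|\ge1$. By Lemma~\ref{lem:blocks}, $\mathrm{nf}(q)\sigma=w_1\cdots w_m$, where $w_1\cdots w_i$ represents $p$. If $w_1\cdots w_i$ were a proper prefix of $\mathrm{nf}(q)\sigma$, it would be a prefix of $\mathrm{nf}(q)$, hence irreducible, hence equal to $\mathrm{nf}(p)$, and $q$ would lie in $S_p$. So $w_1\cdots w_i=\mathrm{nf}(q)\sigma$ and $q\sigma=p$.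
\end{proof}

A right side of length $2$ already destroys this: in the system (1)--(6), the edge from $bb$ to $bbc=cb$ enters $S_c$ at $cb\ne c$. The following two lemmas hold for any gated set.

\begin{lemma}\label{lem:twogates}
Let $S$ be gated at $p$ and $S'$ gated at $p'\ne p$. If $p\in S'$ and $p'\in S$, then $S\cup S'=N$. If $p\notin S'$ and $p'\notin S$, then $S\cap S'=\emptyset$.
\end{lemma}

\begin{proof}
Let $p\in S'$, $p'\in S$, and suppose that an edge with head $h$ enters $S\cup S'$. Its tail lies outside both sets. So it enters $S$ or $S'$, and $h\in\{p,p'\}\subseteq S\cap S'$. Then it enters both sets, and $p=h=p'$, which is false. Hence no edge enters $S\cup S'$, and $S\cup S'=N$.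

Let $p\notin S'$, $p'\notin S$, and suppose that $S\cap S'\neq\emptyset$. Some edge enters $S\cap S'$; let $h$ be its head. Its tail lies outside $S$ or outside $S'$, so $h=p$ or $h=p'$. Neither lies in $S\cap S'$.
\end{proof}

\begin{lemma}\label{lem:cross}
Let $S$ be gated, let $\alpha$ be small and $\beta$ large for $S$. If $\beta^{-1}\alpha$ has finite order, then $\alpha=\beta$.
\end{lemma}

\begin{proof}
We have $\alpha S\subseteq N\setminus S\subseteq\beta S$, so $gS\subseteq S$ for $g=\beta^{-1}\alpha$. If $g^n=1$, then $S=g^nS\subseteq\dots\subseteq gS\subseteq S$, so $gS=S$. Then $g$ fixes the gate of $S$, and $g=1$.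
\end{proof}

\begin{corollary}\label{cor:involutions}
Let $S$ be gated. Every involution of $N$ is small or large for $S$. If $t,t'$ are involutions, $tt'$ has finite order and $t$ is small, then $t'$ is small.
\end{corollary}

\begin{proof}
Let $p$ be the gate. The set $tS$ is gated at $tp\ne p$, and $tp\in S$ if and only if $p\in tS$, because $t^2=1$. Lemma~\ref{lem:twogates} gives the first claim. If $t'$ is not small, it is large, so $t'=t$ by Lemma~\ref{lem:cross}; but $t$ is small.
\end{proof}

To use this we need a gated set with one conjugate of an involution acting outside it and another acting inside.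

\begin{lemma}\label{lem:separate}
Let $(\Sigma;T)$ be a finite Church--Rosser presentation of $N$ and $C\le N$ a finite subgroup. For all but finitely many $h\in N$ there is $p\ne1$ with $C\cap S_p=\emptyset$ and $hC\subseteq S_p$.
\end{lemma}

\begin{proof}
Let $k=\max_{c\in C}|c|$ and $R=\max_{c\in C}R(c)$, with $R(c)$ from Lemma~\ref{lem:stable}. As $\Sigma$ is finite, $|h|\ge k+1+R$ for all but finitely many $h$. For such $h$ write $\mathrm{nf}(h)=u'u''$ with $|u'|=k+1$, and let $p$ be the element represented by $u'$, so $\mathrm{nf}(p)=u'$. By Lemma~\ref{lem:stable}(a), $\mathrm{nf}(hc)$ begins with $u'$ for all $c\in C$. Elements of $S_p$ have length at least $k+1$, so they are not in $C$.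
\end{proof}

\begin{proposition}\label{prop:obstruction}
Let $c$ be an involution in a group $N$, and let $G\le N$ be an infinite subgroup generated by a set $X$ such that $\langle c,gcg^{-1}\rangle$ is finite for all $g\in X^{\pm1}$. Then $N$ has no finite monadic Church--Rosser presentation.
\end{proposition}

\begin{proof}
Suppose that it has one. As $G$ is infinite, Lemmas~\ref{lem:separate} and~\ref{lem:gate} for $C=\{1,c\}$ give $h\in G$ and a gated set $S$ with $1,c\notin S$ and $h,hc\in S$. Then $1\notin S\cup cS$, so $c$ is not large, and it is small by Corollary~\ref{cor:involutions}. Write $h=g_1\cdots g_r$ with $g_i\in X^{\pm1}$ and put $t_i=(g_1\cdots g_i)\,c\,(g_1\cdots g_i)^{-1}$. The group $\langle t_{i-1},t_i\rangle$ is the conjugate of $\langle c,g_icg_i^{-1}\rangle$ by $g_1\cdots g_{i-1}$, so it is finite. By Corollary~\ref{cor:involutions}, smallness passes from $t_0=c$ along the chain to $t_r=hch^{-1}$. But $hc=t_rh$ lies in $S\cap t_rS$.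
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:example}]
The presentation is that of Proposition~\ref{prop:presentation}. Apply Proposition~\ref{prop:obstruction} to the involution $c$, the subgroup $G=A*_CB$ and $X=\{a,b,c\}$. The group $G$ is infinite: since $a,b\notin C$, the normal form theorem for amalgamated products shows that $ab$ has infinite order. For $g\in X^{\pm1}$ the elements $c$ and $gcg^{-1}$ lie both in $A$ or both in $B$, and these groups are finite.
\end{proof}

\section{Virtual freeness and centralizers}\label{sec:necessary}

Both ends of Lemma~\ref{lem:stable} restrict the group. Part (a) lets a stack store the normal form. Parts (a) and (b) together conflict when an element of finite order commutes with long elements, since it then acts at both ends of their normal forms.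

\begin{proposition}\label{prop:necessary}
If a group $N$ has a finite Church--Rosser presentation, then $N$ is virtually free and every nontrivial element of finite order in $N$ has finite centralizer.
\end{proposition}

\begin{proof}
\emph{Virtually free.} We use the theorem of Muller and Schupp \cite{MS}, together with that of Dunwoody \cite{Dun}: if the words over a finite generating set and its formal inverses that represent $1$ form a context-free language, then the group is virtually free. Recall that the context-free languages are those accepted by pushdown automata, and that they are closed under inverse images by homomorphisms of free monoids.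

Let $R=\max_{\sigma\in\Sigma}R(\sigma)$. A pushdown automaton keeps the normal form $u$ of the input read so far on its stack, above a bottom marker, with the last letter on top. On reading $\sigma$ it pops the suffix $u''$ of $u$ of length $\min(R,|u|)$ into its finite memory and pushes $\mathrm{nf}(u''\sigma)$. By Lemma~\ref{lem:stable}(a) the stack then holds $\mathrm{nf}(u\sigma)$. The automaton accepts if only the marker is left at the end of the input. So $L=\{w\in\Sigma^*: w=1\text{ in }N\}$ is context-free. The language required by the theorem is the inverse image of $L$ under the homomorphism $\sigma\mapsto\sigma$, $\sigma^{-1}\mapsto\mathrm{nf}(\sigma^{-1})$.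

\emph{Centralizers.} Let $g\ne1$ have finite order $k$ and infinite centralizer $H$. If $F\le N$ is free of finite index, then $H\cap F$ has finite index in $H$, so it is nontrivial and contains an element $h$ of infinite order. Let $R\ge R(g^i)$ for all $i$, choose $n$ with $|h^n|\ge2R$, and write $\mathrm{nf}(h^n)=u'u''$ with $|u'|=R$. By Lemma~\ref{lem:stable}(a),
\[
\mathrm{nf}(g^ih^n)=\mathrm{nf}(h^ng^i)=u'z_i,\qquad z_i=\mathrm{nf}(u''g^i).
\]
By Lemma~\ref{lem:stable}(b), applied to $u'z_i$ and $g$, we have $\mathrm{nf}(g^{i+1}h^n)=\mathrm{nf}(gu')\,z_i$. Hence $|g^{i+1}h^n|-|g^ih^n|=\kappa$ for all $i$, where $\kappa=|\mathrm{nf}(gu')|-R$. Summing over $0\le i<k$ gives $k\kappa=0$, so $|\mathrm{nf}(gu')|=R$. Now $u'z_1=\mathrm{nf}(gh^n)=\mathrm{nf}(gu')z_0$, and comparing prefixes of length $R$ gives $\mathrm{nf}(gu')=u'$. This means $g=1$, a contradiction.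
\end{proof}

\begin{example}\label{ex:excluded}
The groups $\mathbb Z\times\mathbb Z/2$ and $\mathbb Z/4*_{\mathbb Z/2}\mathbb Z/6$ are infinite with a central involution, and every subgroup of finite index in $\mathbb Z^2$ is isomorphic to $\mathbb Z^2$, hence not free. None of the three has a finite Church--Rosser presentation.
\end{example}

\section{Monadic presentations present plain groups}\label{sec:monadic}

To prove Theorem~\ref{thm:plain} we repeat the argument of Proposition~\ref{prop:obstruction} on a tree on which $N$ acts, with vertex stabilizers in place of involutions. The difficulty is that the dichotomy of Corollary~\ref{cor:involutions} can fail for larger finite subgroups. The monadic system $aaaa\to\varepsilon$ presents $\mathbb Z/4$, its Cayley digraph is a directed cycle, and for the gated set $S=S_{a^2}=\{a^2,a^3\}$ the translate $aS=\{a^3,1\}$ meets $S$ while $S\cup aS$ misses $a$. We first show that directed cycles are the only source of failure.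

\begin{lemma}\label{lem:cut}
Let $A$ be a finite group and $\Delta\subseteq A\setminus\{1\}$ with $|\Delta|\ge2$. Suppose that the digraph $\mathcal G$ on $A$ with edges $\alpha\to\alpha\delta$ $(\delta\in\Delta)$ is strongly connected. Then $\mathcal G$ remains strongly connected after deleting any one vertex.
\end{lemma}

\begin{proof}
For $Z\subseteq A$ let $N^+(Z)=Z\Delta\setminus Z$ and $N^-(Z)=Z\Delta^{-1}\setminus Z$. By strong connectivity both sets are nonempty if $\emptyset\ne Z\ne A$. Call $Z\ne\emptyset$ \emph{out-bad} if $|N^+(Z)|=1$ and $Z\cup N^+(Z)\ne A$, and \emph{in-bad} if the same holds with $N^-$. If $Z$ is out-bad with $N^+(Z)=\{\omega\}$, then no edge leads from $Z$ to $W=A\setminus(Z\cup\{\omega\})\neq\emptyset$, so $N^-(W)=\{\omega\}$ and $W$ is in-bad.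

Suppose that after deleting $\omega$ there is no path from $\alpha$ to $\beta$. The set of vertices reachable from $\alpha$ without visiting $\omega$ is out-bad. So bad sets exist; let $Z$ be one of minimal size among bad sets of both kinds. Replacing $\Delta$ by $\Delta^{-1}$ reverses all edges and exchanges the two kinds, so we may assume that $Z$ is out-bad. The in-bad set $W$ above has $|W|\ge|Z|$, so $|A|\ge2|Z|+1$.

We claim that $gZ=Z$ or $gZ\cap Z=\emptyset$ for each $g\in A$. Suppose not, and put $Y=gZ$, so $|N^+(Y)|=1$. For $\overline U=U\cup U\Delta$ we have $\overline{Y\cup Z}=\overline Y\cup\overline Z$ and $\overline{Y\cap Z}\subseteq\overline Y\cap\overline Z$. Since $|N^+(U)|=|\overline U|-|U|$, this gives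
\[
|N^+(Y\cap Z)|+|N^+(Y\cup Z)|\le|N^+(Y)|+|N^+(Z)|=2 .
\]
Both $Y\cap Z$ and $Y\cup Z$ are nonempty and proper, the latter since $|Y\cup Z|<2|Z|$. So both terms on the left equal $1$. The set $Y\cap Z$ has fewer elements than $Z$, and together with its one out-neighbor it has at most $|Z|<|A|$ elements. It is a smaller out-bad set, a contradiction.

Translate $Z$ so that $1\in Z$. For $z\in Z$ we have $z\in zZ\cap Z$, so $zZ=Z$, and therefore $z$ fixes the single element of $N^+(Z)$ under left multiplication. Hence $z=1$, $Z=\{1\}$ and $|\Delta|=|N^+(\{1\})|=1$, a contradiction.
\end{proof}

\begin{lemma}\label{lem:trichotomy}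
Let $S\subseteq N$ be gated and $A\ne1$ a finite subgroup of $N$. Then all elements of $A\setminus\{1\}$ are small, or all are large, or $A$ is cyclic. If $|A|\ge3$, the first two cases exclude each other.
\end{lemma}

\begin{proof}
Let $p$ be the gate. We record how paths of $\Gamma$ move through the orbit $Ap$. Let $\mathcal G$ be the digraph on $A$ with an edge $\alpha\to\beta$ $(\alpha\ne\beta)$ if $\Gamma$ has a directed path from $\alpha p$ to $\beta p$ with no interior vertex in $Ap$. It is invariant under left multiplication by $A$, so its edges are $\alpha\to\alpha\delta$ with $\delta$ in the set $\Delta$ of out-neighbors of $1$. It is strongly connected: cut a path of $\Gamma$ from $\alpha p$ to $\beta p$ at its visits to $Ap$. Let $Y=\{\alpha\in A:\alpha p\in S\}$, which contains $1$. If $\alpha\to\beta$ with $\alpha\notin Y$ and $\beta\in Y$, the defining path contains an edge entering $S$, with head $p\in Ap$. This head is neither the first nor an interior vertex, so $\beta p=p$ and $\beta=1$.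

If $\{1\}\ne Y\ne A$, then after deleting the vertex $1$ from $\mathcal G$ there is no path from $A\setminus Y$ to $Y\setminus\{1\}$, and both sets are nonempty. By Lemma~\ref{lem:cut}, $|\Delta|\le 1$, and strong connectivity makes $A$ cyclic. If $Y=A$, then for $\alpha\ne1$ we have $\alpha p\in S$ and $\alpha^{-1}p\in S$, that is $p\in\alpha S$, so $\alpha$ is large by Lemma~\ref{lem:twogates}. If $Y=\{1\}$, then $\alpha p\notin S$ and $p\notin\alpha S$, so $\alpha$ is small. Finally, if $\alpha\ne\beta$ lie in $A\setminus\{1\}$, then by Lemma~\ref{lem:cross} it is impossible that $\alpha$ is small and $\beta$ large.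
\end{proof}

We recall what we need about trees. In a tree, $[v,w]$ is the geodesic from $v$ to $w$ and $d$ is the distance; a path is a geodesic if and only if it does not backtrack. An action is \emph{without inversions} if no element exchanges the two ends of an edge. We write $G_v$ and $G_f$ for the stabilizers of a vertex $v$ and an edge $f$.

\begin{enumerate}
\item[(T1)] By the theorem of Karrass, Pietrowski and Solitar \cite{KPS}, a finitely generated virtually free group is the fundamental group of a finite graph of finite groups. It then acts without inversions on the Bass--Serre tree $X$, the quotient is the given graph, and the stabilizers are the conjugates of the vertex and edge groups.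
\item[(T2)] If all edge groups are trivial, the fundamental group is the free product of the vertex groups and the fundamental group of the underlying graph.
\item[(T3)] If an edge is not a loop and its group equals the group at one of its ends, contracting the edge gives a graph of groups with the same fundamental group, one edge fewer, and vertex groups among the old ones.
\item[(T4)] A finite group acting on a tree without inversions fixes a vertex. An element that fixes $u$ and $v$ fixes $[u,v]$ pointwise. An element $\tau$ that fixes a vertex $u$ moves each vertex $v$ an even distance, since $d(v,\tau v)\equiv d(u,v)+d(u,\tau v)=2d(u,v)\pmod 2$.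
\end{enumerate}

\begin{proof}[Proof of Theorem~\ref{thm:plain}]
One direction is Proposition~\ref{prop:plain}. Let $N$ have a finite monadic Church--Rosser presentation. By Proposition~\ref{prop:necessary} and (T1), $N$ is the fundamental group of a finite graph of finite groups. Choose one with the fewest edges and let $X$ be its tree. If all edge groups are trivial, $N$ is plain by (T2). Suppose not. The edges of $X$ with nontrivial stabilizer, with their endpoints, form an $N$-invariant subgraph; let $Z$ be one of its components, a subtree with at least one edge. It plays the role of the subgroup $G$ in Proposition~\ref{prop:obstruction}. Let $f=[v,w]$ be any edge of $Z$.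

\emph{Step 1: $G_v\ne G_f$, so $|G_v|\ge2|G_f|\ge4$ for every vertex $v$ of $Z$.} Suppose $G_v=G_f$. By (T3) and minimality $f$ projects to a loop, so $w=\tau v$ for some $\tau\in N$. Then $|G_w|=|G_v|=|G_f|$, so $G_w=G_f=G_v$, and $\tau G_v\tau^{-1}=G_w=G_v$. As $d(v,\tau v)=1$, the element $\tau$ fixes no vertex and has infinite order by (T4). A positive power of $\tau$ centralizes the finite group $G_v\ne1$, contrary to Proposition~\ref{prop:necessary}.

\emph{Step 2: $\langle G_v,G_w\rangle$ is infinite.} Otherwise it fixes a vertex $u$. One of $[u,v]$, $[u,w]$ contains $f$, say $[u,v]$. Then $G_v$ fixes $u$ and $v$, hence $f$, contrary to Step~1.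

\emph{Step 3: the stabilizer $H$ of $Z$ in $N$ is infinite.} An element of $G_v$ permutes the components and fixes $v\in Z$, so it preserves $Z$. Thus $H\supseteq\langle G_v,G_w\rangle$.

Now fix a gated set $S$. Call a vertex $v$ of $Z$ \emph{small} or \emph{large} if all elements of $G_v\setminus\{1\}$ are, and \emph{circular} if it is neither. By Lemma~\ref{lem:trichotomy} and Step~1 the three types are exclusive, and $G_v$ is cyclic if $v$ is circular.

\emph{Step 4: adjacent vertices $v,w$ of $Z$ are not both circular.} Otherwise the abelian groups $G_v$ and $G_w$ both centralize $G_f\ne1$, and by Step~2 this contradicts Proposition~\ref{prop:necessary}.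

\emph{Step 5: a small vertex $v$ and a large vertex $w$ of $Z$ have distance at least $3$.} Otherwise there are nontrivial $c\in G_v$ and $c'\in G_w$ in a common finite subgroup: take $c=c'\in G_{[v,w]}$ if $v,w$ are adjacent, and $c\in G_{[v,u]}$, $c'\in G_{[u,w]}$, both in $G_u$, if $u$ is their common neighbor. By Lemma~\ref{lem:cross}, $c=c'$, so $S\cup cS=N$. Choose $\alpha\in G_v\setminus\{1,c\}$. Both $\alpha$ and $c^{-1}\alpha$ are small, so the nonempty set $\alpha S$ is disjoint from $S$ and from $cS$, a contradiction.

\emph{Step 6: $Z$ does not contain both a small and a large vertex.} On a path in $Z$ from a small to a large vertex, consecutive noncircular vertices have distance at most $2$ by Step~4, and at some such pair the type changes from small to large, contrary to Step~5.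

To finish, let $f$ be an edge of $Z$, $C=G_f$ and $c\in C\setminus\{1\}$. Since $H$ is infinite, Lemmas~\ref{lem:separate} and~\ref{lem:gate} give $h\in H$ and a gated set $S$ with $C\cap S=\emptyset$ and $hC\subseteq S$. As $1,c^{-1}\notin S$, we have $1\notin S\cup cS$, so $c$ is not large and neither endpoint of $f$ is large. By Step~4 one of them is small. The element $c''=hch^{-1}$ fixes the edge $hf$ of $Z$, and $hc=c''h\in S\cap c''S$. So neither endpoint of $hf$ is small, and by Step~4 one of them is large. This contradicts Step~6.
\end{proof}

\section{From digraphs to presentations}\label{sec:digraph}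

It remains to construct presentations for Theorem~\ref{thm:embed}. The system of Section~\ref{sec:example} has a geometric reading. Take the Cayley digraph of $A*_CB$ with respect to $a,b,c$ and subdivide each $a$-edge into three edges. The five orbits of edges are the letters $b,c,x,y,z$; the two sides of each rule label paths with the same endpoints; and there are three orbits of vertices, two more than in a Cayley digraph, matching the factor $F_2$. The next lemma isolates this mechanism. Paths in digraphs are directed, and a path is \emph{shortest} if no path with the same endpoints has fewer edges.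

\begin{lemma}\label{lem:digraph}
Let a group $G$ act on a strongly connected digraph $\Gamma$ without loops or parallel edges, freely on vertices, with finitely many orbits of edges and $m$ orbits of vertices. Assume:
\begin{enumerate}
\item[(U)] for all vertices $P,Q$ there is a unique shortest path from $P$ to $Q$;
\item[(L)] there is $k$ such that every path that is not shortest has a subpath of length at most $k$ that is not shortest.
\end{enumerate}
Then $G*F_{m-1}$ has a finite Church--Rosser presentation.
\end{lemma}

\begin{proof}
Let $\Sigma$ be the set of edge orbits. A path $\pi$ has a label $\mathrm{lab}(\pi)\in\Sigma^*$. By freeness, if a vertex $P$ is in the orbit of the tails of $\sigma\in\Sigma$, exactly one edge of $\sigma$ has tail $P$. Hence a nonempty word whose consecutive letters are composable edges of $\Gamma/G$ is the label of a path, which is unique up to the action of $G$.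

Let $T$ consist of the rules $\mathrm{lab}(\pi)\to\mathrm{lab}(\pi')$, where $\pi$ is a path of length at most $k$ that is not shortest and $\pi'$ is the shortest path with the same endpoints. These rules are length-reducing. There are finitely many, since the left side determines $\pi$ up to $G$ and hence, by (U), the right side. A rule applied to the label of a path $\rho$ replaces a subpath, which is a translate of $\pi$, by the same translate of $\pi'$; the result labels a path with the endpoints of $\rho$. By (L) some rule applies unless $\rho$ is shortest. Therefore:
\begin{quote}
$(*)$ the label of any path from $P$ to $Q$ reduces to the label of the shortest path from $P$ to $Q$.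
\end{quote}
In a critical word any two consecutive letters lie in a common left side, so the word labels a path from some $P$ to some $Q$. Both reducts label paths from $P$ to $Q$, so they have a common descendant by $(*)$. Thus $T$ is confluent by (F2). Let $M$ be the monoid presented. By $(*)$, paths with the same endpoints have equal labels in $M$, and closed paths have label $1$. If $\sigma$ is the orbit of an edge $P\to Q$ and $\pi$ is a path from $Q$ to $P$, then $\sigma\,\mathrm{lab}(\pi)$ and $\mathrm{lab}(\pi)\,\sigma$ label closed paths. So $M$ is a group.

Let $P_1,\dots,P_m$ represent the vertex orbits, let $F$ be free on $t_2,\dots,t_m$, and put $t_1=1$. For an edge $gP_i\to hP_j$ in the orbit $\sigma$ put $\phi(\sigma)=t_i^{-1}g^{-1}ht_j\in G*F$; this depends only on $\sigma$. Along a path from $gP_i$ to $hP_j$ the values telescope to $t_i^{-1}g^{-1}ht_j$, which depends only on the endpoints. So $\phi$ respects the rules and defines a homomorphism $M\to G*F$. Conversely, let $\psi(g)\in M$ be the label of a path from $P_1$ to $gP_1$, and $\psi(t_j)$ the label of a path from $P_1$ to $P_j$. A path from $P_1$ to $gP_1$ followed by the $g$-translate of a path from $P_1$ to $hP_1$ shows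 $\psi(g)\psi(h)=\psi(gh)$, so $\psi$ defines a homomorphism $G*F\to M$. The telescoping formula gives $\phi\psi(g)=g$ and $\phi\psi(t_j)=t_j$. For an edge $gP_i\to hP_j$ in $\sigma$, compare a path $P_1\to gP_1\to gP_i\to hP_j$ ending in this edge with a path $P_1\to hP_1\to hP_j$. This gives $\psi(g)\psi(t_i)\sigma=\psi(h)\psi(t_j)$, that is $\psi\phi(\sigma)=\sigma$. So $M\cong G*F_{m-1}$.
\end{proof}

\section{Hubs, states and flights}\label{sec:gamma}

In Sections~\ref{sec:gamma}--\ref{sec:local}, $G$ is an infinite finitely generated group that satisfies condition (iii) of Theorem~\ref{thm:embed}, and $X$ is a tree as in (T1). The tree is infinite because $G$ is infinite and stabilizers are finite. It is locally finite because the edges at $v$ fall into finitely many orbits of the finite group $G_v$.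

The tree itself, with edges in both directions, satisfies (U) and (L), but the action is not free. The centralizer condition, used here and nowhere else in the construction, provides bounded pieces of $X$ on which it is free.

\begin{lemma}\label{lem:D}
There is $D\ge2$ such that no $g\ne1$ fixes a geodesic segment of length at least $D$ pointwise.
\end{lemma}

\begin{proof}
Suppose not. The elements that fix a vertex lie in finitely many conjugacy classes, since there are finitely many orbits of vertices and stabilizers are finite. So some $g\ne1$ of finite order has conjugates that fix arbitrarily long segments, and then $g$ itself fixes infinitely many vertices. Infinitely many of them lie in one orbit, say the distinct vertices $h_1v_0,h_2v_0,\dots$. The elements $h_i^{-1}gh_i$ lie in the finite group $G_{v_0}$, so after passing to a subsequence they are all equal. Then the distinct elements $h_ih_1^{-1}$ centralize $g$, contrary to (iii).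
\end{proof}

So we replace vertices of $X$ by segments of length at least $D$. The difficulty is to keep shortest paths unique, since many segments pass through a vertex. When we travel along a geodesic of length at least $D$, the geodesic itself singles out a segment at each position: the window that looks $D$ steps back and $D$ steps ahead. These windows will be the \emph{states}. A traveler can change direction only at the start or end of such a trip, at a \emph{hub}. Vertices at distance less than $D$ single out no segment and are joined by direct edges between hubs. Weights on the edges, as in the weight $3$ of the generator $a$, make one route cheapest.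

For $d(v,w)\ge D$ let $[v,w]_D$ be the oriented initial segment of length $D$ of $[v,w]$. The digraph $\Gamma_0$ has two kinds of vertices.
\begin{itemize}
\item A \emph{hub} is an oriented geodesic segment of length $D$. Its \emph{site} is its initial vertex. Every vertex of $X$ is a site, since balls in $X$ are finite and $X$ is infinite.
\item A \emph{state} is a pair $q=(\gamma,a)$ with $\gamma=(\gamma_0,\dots,\gamma_{a+b})$ a geodesic, $1\le a,b\le D$ and $a+b\ge D$. We write $a=a(q)$, $b=b(q)$. Its \emph{position} is $\gamma_a$, its \emph{left part} is $(\gamma_0,\dots,\gamma_a)$ and its \emph{right part} is $(\gamma_a,\dots,\gamma_{a+b})$.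
\end{itemize}
For a vertex $\xi$ of $\Gamma_0$ let $x_\xi$ be its site or position. For a geodesic $p=(p_0,\dots,p_m)$ with $m\ge D$ and $0<i<m$, let $p[i]$ be the state with $a=\min(i,D)$, $b=\min(m-i,D)$ and $\gamma=(p_{i-a},\dots,p_{i+b})$. Here $a+b\ge D$, because $a+b=m$ unless $a$ or $b$ equals $D$. The edges of $\Gamma_0$ are the following ordered pairs, where $p$ runs through all geodesics of length $m\ge D$:
\[
\begin{array}{lll}
\text{lane edge} & p[i]\to p[i+1]\quad(0<i<m-1) & \text{weight }4,\\
\text{launch} & [p_0,p_m]_D\to p[1] & \text{weight }7,\\
\text{landing} & p[m-1]\to[p_m,p_0]_D & \text{weight }4,\\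
\text{jump} & s\to s'\text{, distinct hubs with the same site} & \text{weight }1,\\
\text{short move} & s\to s'\text{, hubs with }0<d(x_s,x_{s'})<D & \text{weight }W=4D+6.
\end{array}
\]
The states $p[1]$ and $p[m-1]$ exist because $m\ge D\ge2$. The type of an edge is determined by its endpoints, so weights are well defined, and there are no loops. The group $G$ acts on $\Gamma_0$ and preserves weights. It acts freely on vertices by Lemma~\ref{lem:D}. There are finitely many orbits of edges, since the segments at the two ends of an edge lie in a ball of radius $2D$ and $X$ is locally finite with finite quotient.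

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=1cm,y=0.55cm]
\foreach \x in {0,...,6} {\draw[gray!40] (\x,0.4)--(\x,-6.4); \node at (\x,1) {$p_{\x}$};}
\draw[very thick,->] (0,0)--(2,0);
\node[left] at (-0.3,0) {$[p_0,p_6]_D$};
\foreach \x/\y/\z in {1/0/3,2/0/4,3/1/5,4/2/6,5/3/6} {\draw[thick] (\y,-\x)--(\z,-\x); \fill (\x,-\x) circle (2.5pt); \node[left] at (-0.3,-\x) {$p[\x]$};}
\draw[very thick,->] (6,-6)--(4,-6);
\node[left] at (-0.3,-6) {$[p_6,p_0]_D$};
\foreach \x/\y in {0/7,1/4,2/4,3/4,4/4,5/4} {\draw[->] (7,-\x-0.1)--(7,-\x-0.9); \node[right] at (7,-\x-0.5) {$\y$};}
\end{tikzpicture}
\caption{The flight along a geodesic $(p_0,\dots,p_6)$ of the tree for $D=2$. Each row is a vertex of $\Gamma_0$, drawn as the segment of the geodesic that it records: a hub in the first and the last row, and states, with their positions marked, in between. The weights of the six edges, on the right, add up to $27=4\cdot6+3$.}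
\label{fig:flight}
\end{figure}

A \emph{lane path} is a path of $\Gamma_0$ all of whose vertices are states. Each lane edge is defined by a geodesic of its own; the next lemma shows that consecutive edges fit together along one geodesic.

\begin{lemma}\label{lem:lanes}
\begin{enumerate}
\item[(a)] Let $q_0\to\dots\to q_n$ be a lane path, $n\ge0$. Let $p=(p_0,\dots,p_m)$ run through the left part of $q_0$, the positions of $q_1,\dots,q_n$ and the right part of $q_n$, and let $i=a(q_0)$. Then $p$ is a geodesic, $m\ge D$, and $q_j=p[i+j]$ for all $j$.
\item[(b)] A state $(\gamma,a)$ is the head of a launch if and only if $a=1$, and then the tail is the hub formed by the first $D$ edges of $\gamma$. It is the tail of a landing if and only if $b=1$, and then the head is the hub formed by the last $D$ edges of $\gamma$, reversed.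
\item[(c)] There is at most one lane path from $\xi$ to $\zeta$, and its weight is $4d(x_\xi,x_\zeta)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) A lane edge $q\to q'$ has the form $r[l]\to r[l+1]$. Reading off the definitions, $a(q')=\min(a(q)+1,D)$ and $b(q)=\min(b(q')+1,D)$; the left part of $q'$ consists of the last $a(q')$ edges of the left part of $q$ extended by $x_{q'}$; and the right part of $q$ consists of the first $b(q)$ edges of $x_q$ followed by the right part of $q'$. By construction $a(q_0)=i\le D$ and $b(q_n)=m-i-n\le D$. Induction upward on $j$ shows that $a(q_j)=\min(i+j,D)$ and that the left part of $q_j$ is the piece of $p$ of that length ending at $p_{i+j}$. Induction downward shows that $b(q_j)=\min(m-i-j,D)$ and that the right part of $q_j$ is the piece of $p$ of that length starting at $p_{i+j}$. So the geodesic of each $q_j$ is a piece of $p$, which gives $m\ge D$. Since $a,b\ge1$, every three consecutive vertices of $p$ lie in one of these pieces, so $p$ does not backtrack.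

(b) The state $r[1]$ has $a=1$, and its geodesic is an initial piece of $r$ of length at least $D$, so it determines the first $D$ edges of $r$. Conversely a state $(\gamma,1)$ is $\gamma[1]$. Likewise $r[m-1]$, for $r$ of length $m$, has $b=1$ and its geodesic is a final piece of $r$ of length at least $D$, and a state $(\gamma,a)$ with $b=1$ is $\gamma[a]$ with $\gamma$ of length $a+1$.

(c) The geodesic $p$ of (a) consists of the left part of $\xi$, the segment $[x_\xi,x_\zeta]$ and the right part of $\zeta$, and $n=d(x_\xi,x_\zeta)$.
\end{proof}

A \emph{flight} is a launch, followed by a lane path, followed by a landing (Figure~\ref{fig:flight}). By Lemma~\ref{lem:lanes} its states are $p[1],\dots,p[m-1]$ for a geodesic $p$ of length $m\ge D$ and its hubs are $[p_0,p_m]_D$ and $[p_m,p_0]_D$. So a flight from site $v$ to site $w$ exists if and only if $d(v,w)\ge D$; it is then unique, leads from $[v,w]_D$ to $[w,v]_D$, and has weight $7+4(m-2)+4=4d(v,w)+3$.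

Next we describe where a path that starts at a given vertex can first reach a hub. An \emph{exit path} from $\xi$ is a path from $\xi$ whose only hub is its last vertex; an \emph{entry path} to $\zeta$ is a path to $\zeta$ whose only hub is its first vertex. Define the \emph{exit set} $O_\xi\subseteq X$ with \emph{root} $o_\xi$ and the \emph{entry set} $I_\xi\subseteq X$ with root $\iota_\xi$ as follows. For a hub, $o_\xi=\iota_\xi=x_\xi$ and $O_\xi=I_\xi=\{x_\xi\}$. For a state $\xi=(\gamma,a)$, put $o_\xi=\gamma_{a+b}$, $\iota_\xi=\gamma_0$ and
\[
O_\xi=\begin{cases}\{o_\xi\}&b<D,\\ \{v:o_\xi\in[x_\xi,v]\}&b=D,\end{cases}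
\qquad
I_\xi=\begin{cases}\{\iota_\xi\}&a<D,\\ \{w:\iota_\xi\in[w,x_\xi]\}&a=D.\end{cases}
\]
For $b=D$ the set $O_\xi$ is the \emph{half-tree} containing $o_\xi$ that remains when the last edge of $\gamma$ is removed from $X$; for $a=D$ the set $I_\xi$ is the half-tree containing $\iota_\xi$ that remains when the first edge of $\gamma$ is removed. Hence each exit or entry set $E$ with root $e$ has the properties
\begin{enumerate}
\item[(R1)] if $v,w\in E$, then $[v,w]\subseteq E$;
\item[(R2)] if $v\in E$ and $t\notin E$, then $e\in[v,t]$.
\end{enumerate}

\begin{lemma}\label{lem:exit}
An exit path from $\xi$ to a hub with site $v$ exists if and only if $v\in O_\xi$. It is then unique and has weight $4d(x_\xi,v)=4d(x_\xi,o_\xi)+4d(o_\xi,v)$. An entry path to $\zeta$ from a hub with site $w$ exists if and only if $w\in I_\zeta$. It is then unique and has weight $4d(w,x_\zeta)+\varphi_\zeta=4d(w,\iota_\zeta)+4d(\iota_\zeta,x_\zeta)+\varphi_\zeta$, where $\varphi_\zeta=3$ for a state and $\varphi_\zeta=0$ for a hub.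
\end{lemma}

\begin{proof}
For hubs the only such path is empty. Let $\xi$ be a state with $a=a(\xi)$, $b=b(\xi)$. By Lemma~\ref{lem:lanes}, an exit path is $p[a]\to\dots\to p[m-1]\to[p_m,p_0]_D$, where $p$ consists of the left part of $\xi$ and $[x_\xi,v]$ with $v=p_m$, and $p[a]=\xi$. So it is determined by $v$, and it has $m-a=d(x_\xi,v)$ edges of weight $4$. The condition $p[a]=\xi$ says that $\min(m-a,D)=b$ and that $[x_\xi,v]$ begins with the right part of $\xi$. For $b<D$ this means $v=o_\xi$, and for $b=D$ it means $o_\xi\in[x_\xi,v]$. Conversely, for such $v$ the sequence $p$ does not backtrack at $x_\xi$, so the path exists. For a state $\zeta$, an entry path is $[p_0,p_m]_D\to p[1]\to\dots\to p[j]=\zeta$, where $p$ consists of $[w,x_\zeta]$ and the right part of $\zeta$, and $j=d(w,x_\zeta)$. The condition $p[j]=\zeta$ says that $\min(j,D)=a(\zeta)$ and that $[w,x_\zeta]$ ends with the left part of $\zeta$, that is $w\in I_\zeta$. The weight is $7+4(j-1)=4j+3$.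
\end{proof}

We write $\eta_\xi(v)$ for the hub at the end of the exit path from $\xi$ at $v$, and $\eta'_\zeta(w)$ for the hub at the start of the entry path to $\zeta$ from $w$. Any hub can reach any other by a jump, a short move, or a flight with jumps before and after. Exit and entry sets are nonempty. So $\Gamma_0$ is strongly connected.

\section{Paths of minimal weight}\label{sec:minimal}

A path of $\Gamma_0$ is \emph{minimal} if no path with the same endpoints has smaller weight. The weights were chosen with the following comparisons in mind. Progress along $X$ costs $4$ per edge. A flight carries a surcharge of $3$, and its two possible jumps cost $2$, so one flight beats two because $3+2<6$. The weight $W=4D+6$ is large enough that short moves never help to cover a long distance, and it is below $4D+7$, so that a short move is not beaten by flying a little further first.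

\begin{lemma}\label{lem:hubs}
Let $s,s'$ be hubs with sites $v,w$ and $d=d(v,w)$. There is a unique minimal path from $s$ to $s'$; let $\mu(s,s')$ be its weight.
\begin{enumerate}
\item[(a)] If $d=0$, it is empty for $s=s'$ and the jump for $s\ne s'$, so $\mu\le1$.
\item[(b)] If $0<d<D$, it is the short move, and $\mu=W$.
\item[(c)] If $d\ge D$, it is a jump if $s\ne[v,w]_D$, then the flight from $v$ to $w$, then a jump if $s'\ne[w,v]_D$; so $4d+3\le\mu\le4d+5$.
\end{enumerate}
In particular $\mu\ge4d+3$ if $v\ne w$, and the path contains at most four hubs.
\end{lemma}

\begin{proof}
Cut at its hubs, a path from $s$ to $s'$ is a sequence of jumps, short moves and flights.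

(a) All weights are at least $1$, and for $s\ne s'$ any path other than the jump has at least two edges.

(b) Another path either contains a short move and a further edge, so has weight above $W$, or contains no short move. In the second case the site changes only by flights; no flight gives $d=0$ and one flight gives $d\ge D$, so there are at least two, of total weight at least $8D+6>W$.

(c) The path described has weight at most $4d+5$. In a path with $n\ge1$ short moves the flights cover a total distance of at least $d-nD$, so the weight is at least $nW+4(d-nD)=4d+6n$. A path with no short move and at least two flights has weight at least $4d+6$. A path with no short move and one flight uses the flight from $v$ to $w$, and by (a) the stated jumps are the unique cheapest way to reach and leave it.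
\end{proof}

For arbitrary endpoints, the minimal path depends on the relative position of an exit set and an entry set.

\begin{lemma}\label{lem:roots}
Let $\xi,\zeta$ be vertices of $\Gamma_0$, and let $O=O_\xi$, $o=o_\xi$, $I=I_\zeta$, $\iota=\iota_\zeta$.
\begin{enumerate}
\item[(a)] If $O\cap I\ne\emptyset$, then $o\in I$ or $\iota\in O$.
\item[(b)] If $o\in I$, $\iota\in O$ and $o\ne\iota$, there is a lane path from $\xi$ to $\zeta$.
\item[(c)] If there is a lane path from $\xi$ to $\zeta$ and $d(o,\iota)>2D$, then $o\in I$ and $\iota\in O$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $t\in O\cap I$ and suppose $o\notin I$, $\iota\notin O$. By (R2), $o\in[t,\iota]$ and $\iota\in[t,o]$. Then $d(t,\iota)=d(t,o)+d(o,\iota)$ and $d(t,o)=d(t,\iota)+d(o,\iota)$, so $o=\iota\in I$, a contradiction.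

(b) Both sets have two elements, so $\xi,\zeta$ are states with $b(\xi)=a(\zeta)=D$, and $o\in[x_\xi,\iota]$, $\iota\in[o,x_\zeta]$. The geodesics $[x_\xi,\iota]$ and $[o,x_\zeta]$ overlap in $[o,\iota]$, which has an edge, so their union does not backtrack. Thus $[x_\xi,x_\zeta]$ passes through $x_\xi,o,\iota,x_\zeta$ in this order; it begins with the right part of $\xi$ and ends with the left part of $\zeta$. Extend it by the left part of $\xi$ and the right part of $\zeta$ to a geodesic $p$. Then $\xi=p[i]$ and $\zeta=p[j]$ with $i<j$.

(c) By Lemma~\ref{lem:lanes}, $\xi=p[i]$ and $\zeta=p[j]$ with $i\le j$ for a geodesic $p$ of length $m$, and $o=p_{i+b(\xi)}$, $\iota=p_{j-a(\zeta)}$. If $j-a(\zeta)\le i+b(\xi)$, then $d(o,\iota)=i-j+b(\xi)+a(\zeta)\le2D$. So $j-a(\zeta)>i+b(\xi)$. If $b(\xi)<D$, then $m=i+b(\xi)<j$, which is false. If $a(\zeta)<D$, then $a(\zeta)=j$ and $0>i+b(\xi)$, which is false. So $O$ and $I$ are half-trees and $x_\xi,o,\iota,x_\zeta$ lie on $p$ in this order, which gives $\iota\in O$ and $o\in I$.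
\end{proof}

\begin{proposition}\label{prop:minimal}
For all vertices $\xi,\zeta$ of $\Gamma_0$ there is a unique minimal path from $\xi$ to $\zeta$. If there is a lane path from $\xi$ to $\zeta$, it is that path. Otherwise, with the notation of Lemma~\ref{lem:roots}, it consists of the exit path from $\xi$ at a site $v$, the minimal path from $\eta_\xi(v)$ to $\eta'_\zeta(w)$, and the entry path to $\zeta$ from a site $w$, where
\begin{enumerate}
\item[(A)] $(v,w)=(o,\iota)$ if $O\cap I=\emptyset$;
\item[(B)] $v=w=u$ if $O\cap I\ne\emptyset$, where $u$ is the unique element of $\{o,\iota\}\cap O\cap I$.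
\end{enumerate}
\end{proposition}

\begin{proof}
A path that is not a lane path splits at its first and last hub into an exit path at some $v\in O$, a path between hubs, and an entry path from some $w\in I$. If a lane path exists, then $\zeta$ is a state, and by Lemmas~\ref{lem:exit} and~\ref{lem:hubs} a path with hubs has weight at least $4d(x_\xi,v)+4d(v,w)+4d(w,x_\zeta)+3>4d(x_\xi,x_\zeta)$. Lemma~\ref{lem:lanes}(c) settles this case.

Assume that there is no lane path. For fixed $(v,w)\in O\times I$ the cheapest path is unique by Lemmas~\ref{lem:exit} and~\ref{lem:hubs}, and its weight is $4d(x_\xi,o)+4d(\iota,x_\zeta)+\varphi_\zeta+\Phi(v,w)$ with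
\[
\Phi(v,w)=4d(o,v)+\mu\bigl(\eta_\xi(v),\eta'_\zeta(w)\bigr)+4d(w,\iota).
\]
We show that $\Phi$ has the stated unique minimizer. Let $f=d(o,\iota)$ and $e=d(o,v)+d(w,\iota)$.

(A) Here $f\ge1$. By (R2), $o\in[v,w]$ because $v\in O\not\ni w$, and $\iota\in[w,o]$ because $w\in I\not\ni o$. So $d(v,w)=f+e$. Let $(v,w)\ne(o,\iota)$, so $e\ge1$. If $f\ge D$, then $\Phi(o,\iota)\le4f+5$ and $\Phi(v,w)\ge4e+4(f+e)+3\ge4f+11$. If $f<D$, then $\Phi(o,\iota)=W=4D+6$, while $\Phi(v,w)=4e+W$ if $f+e<D$ and $\Phi(v,w)\ge4e+4D+3\ge4D+7$ if $f+e\ge D$.

(B) The set $\{o,\iota\}\cap O\cap I$ is nonempty by Lemma~\ref{lem:roots}(a) and has only one element by Lemma~\ref{lem:roots}(b). We have $\Phi(u,u)\le4f+1$. If $v\ne w$, then $\Phi(v,w)\ge4\bigl(d(o,v)+d(v,w)+d(w,\iota)\bigr)+3\ge4f+3$. Let $v=w\ne u$. We claim that $e=f+2d(v,u)$. For $o=\iota$ this holds with $f=0$. If $u=o\ne\iota$, then $\iota\notin O$ by uniqueness of $u$, so $o\in[v,\iota]$ by (R2) and $d(v,\iota)=d(v,o)+f$. If $u=\iota\ne o$, then $o\notin I$, so $\iota\in[v,o]$ and $d(v,o)=d(v,\iota)+f$. Hence $\Phi(v,v)\ge4e\ge4f+8$.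
\end{proof}

\section{Local detection of shortest paths and the proof of Theorem~\ref{thm:embed}}\label{sec:local}

Property (L) asks that a nonminimal path all of whose proper subpaths are minimal be of bounded length. Such a path has few hubs by Proposition~\ref{prop:minimal}, so the danger is a long run of states. The middle of a long run separates the two ends of the path. The two overlapping halves are minimal, and their shape, given by Proposition~\ref{prop:minimal}, forces the whole path to be minimal.

\begin{lemma}\label{lem:run}
Let $\pi=(q_0,\dots,q_n)$ be a path of $\Gamma_0$ that is not minimal, while all its proper subpaths are. Then $\pi$ does not contain $4D+3$ consecutive states.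
\end{lemma}

\begin{proof}
Suppose that it does. Omitting the first and the last of them, we find $0<i'<j'<n$ with $j'-i'=4D$ and $q_{i'},\dots,q_{j'}$ states. Put $\xi=q_0$, $\zeta=q_n$, $y=q_{i'}$, $y'=q_{j'}$, and let $O,o,I,\iota$ belong to $\xi,\zeta$ as in Lemma~\ref{lem:roots}. The proper subpaths $\pi_1=(q_0,\dots,q_{j'})$ and $\pi_2=(q_{i'},\dots,q_n)$ are minimal. By Lemma~\ref{lem:lanes}, the maximal run of states of $\pi$ that contains $y$ and $y'$ is $p[i_0],\dots,p[j_0]$ for a geodesic $p$ of length $m$, with $y=p[l]$, $y'=p[l+4D]$ and $1\le i_0\le l$, $l+4D\le j_0\le m-1$. Then $b(y)=a(y')=D$, and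
\[
o_y=p_{l+D},\qquad \iota_{y'}=p_{l+3D}.
\]
The path $\pi_1$ is a lane path if and only if $\xi=p[i_0]$ begins the run; otherwise the run is preceded by the launch from $[p_0,p_m]_D$. The path $\pi_2$ is a lane path if and only if $\zeta=p[j_0]$ ends the run; otherwise the run is followed by the landing at $[p_m,p_0]_D$.

\emph{(H1) If $\pi_1$ is not a lane path, then $o=p_0$ and $p_{l+3D}\notin O$, and the part of $\pi$ before the launch is the exit path from $\xi$ at $o$, followed by a jump if and only if $\eta_\xi(o)\ne[p_0,p_m]_D$.} Indeed, $\pi_1$ is the minimal path from $\xi$ to $y'$, so by Proposition~\ref{prop:minimal} there is no lane path and $\pi_1$ has shape (A) or (B). Its last hub has site $p_0\ne\iota_{y'}$. This excludes (A), and in (B) it gives $u=p_0=o$. As $u$ is unique and $\iota_{y'}\in I_{y'}$, we get $\iota_{y'}\notin O$. The statement on the jump is Lemma~\ref{lem:hubs}(a).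

\emph{(H2) If $\pi_2$ is not a lane path, then $\iota=p_m$ and $p_{l+D}\notin I$, and the part of $\pi$ after the landing is a jump if and only if $[p_m,p_0]_D\ne\eta'_\zeta(\iota)$, followed by the entry path to $\zeta$ from $\iota$.} Here $\pi_2$ is the minimal path from $y$ to $\zeta$, and its first hub has site $p_m\ne o_y$. This excludes (A), in (B) it gives $u=p_m=\iota$, and uniqueness of $u$ with $o_y\in O_y$ gives $o_y\notin I$.

In each of the four cases we show that $\pi$ is the minimal path from $\xi$ to $\zeta$, which is a contradiction.

\emph{Both $\pi_1$ and $\pi_2$ are lane paths.} Then $\pi$ is a lane path, which is minimal by Proposition~\ref{prop:minimal}.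

\emph{Neither is.} Then $o=p_0$, $\iota=p_m$, and the run is the flight from $o$ to $\iota$, with $d(o,\iota)=m\ge4D+2$. The segment $[o,\iota]=p$ contains $p_{l+3D}\notin O$ and $p_{l+D}\notin I$, so $\iota\notin O$ and $o\notin I$ by (R1). By Lemma~\ref{lem:roots}(a),(c), $O\cap I=\emptyset$ and there is no lane path from $\xi$ to $\zeta$. By case (A) and Lemma~\ref{lem:hubs}(c), the minimal path is the exit path at $o$, a jump if and only if $\eta_\xi(o)\ne[o,\iota]_D$, the flight, a jump if and only if $[\iota,o]_D\ne\eta'_\zeta(\iota)$, and the entry path from $\iota$. By (H1) and (H2) this is $\pi$.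

\emph{Only $\pi_1$ is a lane path.} Then $\xi=p[i_0]$ has $b(\xi)=D$ and $o=p_{i_0+D}$, and $\iota=p_m$ by (H2). Since $o\in[x_\xi,\iota]$, we have $\iota\in O\cap I$. The segment $[o,\iota]$ contains $p_{l+D}\notin I$, so $o\notin I$ by (R1). Also $d(o,\iota)=m-i_0-D\ge3D+1$, so by Lemma~\ref{lem:roots}(c) there is no lane path from $\xi$ to $\zeta$. Case (B) holds with $u=\iota$: the minimal path is the exit path from $\xi$ at $\iota$, a jump if and only if $\eta_\xi(\iota)\ne\eta'_\zeta(\iota)$, and the entry path from $\iota$. The run with its landing is the exit path from $\xi$ at $\iota$, so $\eta_\xi(\iota)=[p_m,p_0]_D$, and by (H2) the minimal path is $\pi$.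

\emph{Only $\pi_2$ is a lane path.} Then $\zeta=p[j_0]$ has $a(\zeta)=D$ and $\iota=p_{j_0-D}$, and $o=p_0$ by (H1). Since $\iota\in[o,x_\zeta]$, we have $o\in O\cap I$. The segment $[o,\iota]$ contains $p_{l+3D}\notin O$, so $\iota\notin O$ by (R1). Also $d(o,\iota)=j_0-D\ge3D+1$, so there is no lane path. Case (B) holds with $u=o$. The launch with the run is the entry path to $\zeta$ from $o$, so $\eta'_\zeta(o)=[p_0,p_m]_D$, and by (H1) the minimal path is $\pi$.
\end{proof}

Let $\Gamma$ be obtained from $\Gamma_0$ by subdividing each edge of weight $k$ into a path of $k$ edges. We call the vertices of $\Gamma_0$ \emph{original} and the new ones \emph{interior}; an interior vertex has one incoming and one outgoing edge. Paths of $\Gamma$ between original vertices correspond to paths of $\Gamma_0$, with length equal to weight. The group $G$ acts freely on the vertices of $\Gamma$ with finitely many orbits of edges, and $\Gamma$ is strongly connected, without loops or parallel edges.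

\begin{proposition}\label{prop:UL}
The digraph $\Gamma$ satisfies \textup{(U)} and \textup{(L)}.
\end{proposition}

\begin{proof}
(U) Call a pair $(P,Q)$ of vertices \emph{aligned} if $P$ and $Q$ are interior to the same edge of $\Gamma_0$ and $Q$ lies at or after $P$. For an aligned pair every path from $P$ to $Q$ begins with the segment from $P$ to $Q$ on that edge, so the segment is the unique shortest path. Let $(P,Q)$ not be aligned. Let $P^+$ be $P$ if $P$ is original and the head of the edge of $\Gamma_0$ through $P$ otherwise; let $Q^-$ be $Q$ if $Q$ is original and the tail of the edge through $Q$ otherwise. Every path from $P$ to $Q$ consists of the forced segment from $P$ to $P^+$, a path from $P^+$ to $Q^-$, and the forced segment from $Q^-$ to $Q$. It is shortest if and only if its middle part is the minimal path of Proposition~\ref{prop:minimal}.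

(L) A path that is not shortest has a subpath $\pi$ that is not shortest while all proper subpaths of $\pi$ are. We bound the length of such $\pi$, from $P$ to $Q$ say. It contains an original vertex, since otherwise it is the segment of an aligned pair. Let $\pi_0$ be its part from the first to the last original vertex.

Suppose that $\pi_0$ is shortest. By the proof of (U), $(P,Q)$ is aligned, on an edge $\alpha\to\beta$ of $\Gamma_0$, and $\pi_0$ is the shortest path from $\beta$ to $\alpha$. Its length depends only on the orbit of the edge, so it is at most a constant $K$, and $\pi$ has length at most $K+2W$.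

Suppose that $\pi_0$ is not shortest. Then $\pi=\pi_0$ is a path of $\Gamma_0$ as in Lemma~\ref{lem:run}. Without its last edge it is minimal, so it has at most four hubs by Proposition~\ref{prop:minimal} and Lemma~\ref{lem:hubs}. Hence $\pi$ has at most five hubs and at most six maximal runs of states, each with at most $4D+2$ states. Its length in $\Gamma$ is at most $W\bigl(5+6(4D+2)\bigr)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:embed}]
(i)$\Rightarrow$(ii): $G$ is a subgroup of $G*F_k$.

(ii)$\Rightarrow$(iii): Let $G\le N$ with $N$ as in Proposition~\ref{prop:necessary}. If $F\le N$ is free of finite index, then $G\cap F$ is free of finite index in $G$. Centralizers in $G$ are contained in centralizers in $N$.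

(iii)$\Rightarrow$(i): If $G$ is finite, Proposition~\ref{prop:plain} gives (i) with $k=0$. If $G$ is infinite, Lemma~\ref{lem:digraph} applies to $\Gamma$ by Proposition~\ref{prop:UL} and gives (i) with $k=m-1$, where $m$ is the number of orbits of vertices of $\Gamma$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Dun} Dunwoody, Invent. Math. \textbf{81} (1985).

\bibitem{KPS} Karrass, Pietrowski and Solitar, J. Austral. Math. Soc. \textbf{16} (1973).

\bibitem{MS} Muller and Schupp, J. Comput. System Sci. \textbf{26} (1983).

\end{thebibliography}
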